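\title{Matroids that are not determined by their single-element minors}

\begin{abstract}
A matroid $M$ is minor reconstructible if $N\cong M$ for every matroid $N$ on the same ground set with $N\backslash e\cong M\backslash e$ and $N/e\cong M/e$ for all elements $e$. Brylawski asked whether all matroids are minor reconstructible. We show that the answer is no, even for matroids with at least two elements: there is a counterexample on $12m$ elements for every $m\ge 19$, and for every $t\ge 2$ there are $t!$ pairwise non-isomorphic self-dual sparse paving matroids on one ground set whose corresponding single-element deletions and contractions are isomorphic. On the positive side, the single-element minors determine the Tutte polynomial, and they determine every disconnected matroid up to isomorphism.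
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $M$ be a matroid on a finite ground set $E$. Each element $e\in E$ gives two matroids on $E-e$, the deletion $M\backslash e$ and the contraction $M/e$; the definitions are recalled in Section~\ref{sec:conventions}. We call two matroids $M$ and $N$ on the same ground set $E$ \emph{locally isomorphic} if
\[
M\backslash e\cong N\backslash e\quad\text{and}\quad M/e\cong N/e\qquad\text{for every } e\in E,
\]
and we call $M$ \emph{minor reconstructible} if every matroid that is locally isomorphic to $M$ is isomorphic to $M$. Brylawski asked whether all matroids are minor reconstructible. One trivial case must be set aside: on a one-element set the loop $U_{0,1}$ and the coloop $U_{1,1}$ are not isomorphic, while all their single-element minors are the empty matroid. The problem is therefore: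
\begin{quote}
\emph{Is every matroid with at least two elements minor reconstructible?}
\end{quote}

Both kinds of minor are needed for the question to have a chance. The uniform matroids $U_{n,n}$ and $U_{n-1,n}$ have the same deletions $U_{n-1,n-1}$, and $U_{0,n}$ and $U_{1,n}$ have the same contractions $U_{0,n-1}$. With both kinds available, a positive answer looks plausible. If $e$ is neither a loop nor a coloop, the bases of $M$ are the bases of $M\backslash e$ together with the sets $B+e$ for $B$ a basis of $M/e$, so the two minors at a single element determine $M$ exactly. If one bijection of $E-e$ is an isomorphism both from $M\backslash e$ to $N\backslash e$ and from $M/e$ to $N/e$, its extension fixing $e$ is an isomorphism from $M$ to $N$. What local isomorphism fails to say is only how the deletion and the contraction at $e$ lie relative to each other, and one expects the minors at the other elements to supply this. Anything that is obtained by counting does survive.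

\begin{theorem}\label{thm:positive}
Let $|E|\ge 2$ and let $M,N$ be matroids on $E$ with $M\backslash e\cong N\backslash e$ and $M/e\cong N/e$ for all $e\in E$. Then $M$ and $N$ have the same Tutte polynomial. If $M$ is disconnected, then $M\cong N$. So every matroid with at least two elements that is not minor reconstructible is connected.
\end{theorem}

Nevertheless, the answer to the problem is no.

\begin{theorem}\label{thm:228}
There are non-isomorphic matroids $M,N$ on a common ground set $E$ with $|E|=228$ such that $M\backslash e\cong N\backslash e$ and $M/e\cong N/e$ for every $e\in E$. More generally, such pairs exist for $|E|=12m$, for every $m\ge 19$.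
\end{theorem}

\begin{theorem}\label{thm:many}
For every $t\ge 2$ there are $t!$ pairwise non-isomorphic self-dual sparse paving matroids $M_h$ $(h\in\mathrm{Sym}(t))$ on one ground set $E$ such that $M_h\backslash e\cong M_{h'}\backslash e$ and $M_h/e\cong M_{h'}/e$ for all $h,h'$ and all $e\in E$.
\end{theorem}

The matroids in Theorem~\ref{thm:228} are also self-dual and sparse paving. The two on $228$ elements have rank $114$ and $32$ circuit-hyperplanes each; we make no claim that this size is minimal.

The construction runs as follows. A sparse paving matroid is given by its family $\mathcal H$ of circuit-hyperplanes; the deletion of $e$ sees only the members of $\mathcal H$ that avoid $e$, and the contraction sees only those that contain $e$ (Section~\ref{sec:sparse}). We build a set $S$ with $t$ families of four subsets each, called rows. Every element lies in two rows of each family, so passing to a minor leaves two rows out of four. The four rows of each family together tell the families apart, but the surviving halves do not (Sections~\ref{sec:rows} and~\ref{sec:local}). We then take two such systems and let a permutation $h$ prescribe which family of the first is joined to which family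 of the second. The permutation $h$ is invisible in every single-element minor (Section~\ref{sec:glue}) and is an isomorphism invariant of the whole matroid (Section~\ref{sec:noniso}). Theorem~\ref{thm:positive} is proved first, in Section~\ref{sec:positive}.

\section{Conventions on matroids}\label{sec:conventions}

A \emph{matroid} $M$ on a finite set $E$ is given by a nonempty family of subsets of $E$, the \emph{bases}, with the exchange property: if $B_1,B_2$ are bases and $e\in B_1\setminus B_2$, then $B_1-e+f$ is a basis for some $f\in B_2\setminus B_1$. All bases have the same size $r(M)$, the \emph{rank} of $M$. An \emph{isomorphism} is a bijection of ground sets that maps bases onto bases. A set is \emph{independent} if it lies in a basis, and the rank $r(X)$ of $X\subseteq E$ is the largest size of an independent subset of $X$. A \emph{circuit} is a minimal set that is not independent, and a \emph{hyperplane} is a maximal set containing no basis. The bases of the uniform matroid $U_{r,n}$ are all $r$-subsets of an $n$-set. The bases of the \emph{dual} $M^*$ are the complements of the bases of $M$, and $M$ is \emph{self-dual} if $M\cong M^*$.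

A \emph{loop} is an element in no basis and a \emph{coloop} is an element in every basis. If $e$ is neither, the bases of $M\backslash e$ are the bases of $M$ that avoid $e$, and the bases of $M/e$ are the sets $B-e$ for $B$ a basis of $M$ containing $e$. If $e$ is a loop or a coloop, then $M\backslash e=M/e$ has as bases the sets $B\setminus\{e\}$ for $B$ a basis of $M$.

The \emph{direct sum} $M_1\oplus M_2$ of matroids on disjoint sets has bases $B_1\cup B_2$, and $(M_1\oplus M_2)\backslash e=(M_1\backslash e)\oplus M_2$ for $e$ in the ground set of $M_1$. A nonempty matroid is \emph{connected} if it is not a direct sum of two nonempty matroids. Every matroid is, in exactly one way, a direct sum of connected matroids, its \emph{components}.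

The \emph{Tutte polynomial} of $M$ is
\[
T(M;x,y)=\sum_{X\subseteq E}(x-1)^{r(E)-r(X)}(y-1)^{|X|-r(X)}.
\]
It is an isomorphism invariant, and $T(M)=T(M\backslash f)+T(M/f)$ whenever $f$ is neither a loop nor a coloop. We use one more fact, due to Crapo~\cite{Crapo}: a matroid with at least two elements is connected if and only if its beta invariant, the coefficient of $x^1y^0$ in $T(M;x,y)$, is nonzero.

\section{What the single-element minors determine}\label{sec:positive}

\begin{proof}[Proof of Theorem~\ref{thm:positive}]
Put $n=|E|\ge 2$.

\emph{The Tutte polynomial.} We want to apply the deletion--contraction rule at the same element in $M$ and in $N$, so we first find where it applies. The difference $r(M\backslash e)-r(M/e)$ is $1$ if $e$ is neither a loop nor a coloop of $M$, and $0$ otherwise. This difference is the same for $N$, so an element is a loop or coloop of $M$ if and only if it is a loop or coloop of $N$. If some $f$ is neither, then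
\[
T(M)=T(M\backslash f)+T(M/f)=T(N\backslash f)+T(N/f)=T(N).
\]

Otherwise every element of each matroid is a loop or a coloop, and each matroid is determined up to isomorphism by its rank, the number of coloops. Here $r(M\backslash e)$ equals $r(M)-1$ if $e$ is a coloop of $M$ and $r(M)$ if $e$ is a loop, and the same holds for $N$. Suppose that $r(N)>r(M)$. For every $e$ we have $r(N)-1\le r(N\backslash e)=r(M\backslash e)\le r(M)\le r(N)-1$. Equality holds throughout, so $r(N)=r(M)+1$ and every $e$ is a coloop of $N$ and a loop of $M$. Then $n=r(N)=r(M)+1=1$, which is excluded. By symmetry $r(M)>r(N)$ is also impossible, so $M\cong N$ and the Tutte polynomials agree.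

\emph{Disconnected matroids.} Let $M$ be disconnected. By Crapo's theorem and the first part, $N$ is disconnected too, so all components of $M$ and of $N$ have fewer than $n$ elements. It suffices to show that $M$ and $N$ have the same number of components of each isomorphism type. A component of $M$ is also a component of $M\backslash e$ for every $e$ outside it; the difficulty is that $M\backslash e$ has further components, the fragments of the component that contained $e$. Fragments are smaller than the component they come from, so we count from the largest components down.

For a connected matroid $Q$ with $|Q|$ elements, let $m_Q(\cdot)$ be the number of components isomorphic to $Q$, and for a matroid $K$ let $c_Q(K)=\sum_{e\in K}m_Q(K\backslash e)$. The number $c_Q(K)$ depends only on the isomorphism type of $K$, and it vanishes unless $|K|>|Q|$. If $e$ lies in the component $K$ of $M$, the components of $M\backslash e$ are those of $K\backslash e$ together with the components of $M$ other than $K$. A component of $M$ isomorphic to $Q$ is thus counted for the $n-|Q|$ elements $e$ outside it, and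
\begin{equation}\label{eq:components}
\sum_{e\in E}m_Q(M\backslash e)=(n-|Q|)\,m_Q(M)+\sum_{K:\,|K|>|Q|}c_Q(K),
\end{equation}
where the last sum runs over components $K$ of $M$. The same formula holds for $N$, and the left sides agree because $M\backslash e\cong N\backslash e$. We show $m_Q(M)=m_Q(N)$ by downward induction on $|Q|$. For $|Q|\geq n$ both numbers are $0$. Let $|Q|<n$ and assume the claim for all larger connected matroids. Then the last sums in~\eqref{eq:components} for $M$ and $N$ agree, and dividing by $n-|Q|>0$ gives $m_Q(M)=m_Q(N)$. Hence $M\cong N$.
\end{proof}

For example, uniform matroids with at least two elements are minor reconstructible: the degree of $T(M;x,y)$ in $x$ is the rank and $T(M;1,1)$ is the number of bases, and a matroid of rank $r$ on $n$ elements with $\binom nr$ bases is $U_{r,n}$. The counterexamples will differ from a uniform matroid in very few bases.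

\section{Sparse paving matroids as set systems}\label{sec:sparse}

A matroid of rank $r$ is \emph{paving} if every set of fewer than $r$ elements is independent, and \emph{sparse paving} if both it and its dual are paving. In a matroid of rank $r$ we call an $r$-subset of the ground set that is not a basis a \emph{nonbasis}. A bijection between the ground sets of two matroids of equal rank is an isomorphism if and only if it maps nonbases onto nonbases. The next lemma turns any family of $r$-sets that are far enough apart into the family of nonbases of a matroid. This frees us from the matroid axioms in the rest of the paper.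

\begin{lemma}\label{lem:sparse}
Let $|E|=2r$ with $r\ge2$, and let $\mathcal H$ be a family of $r$-subsets of $E$ with $|H\cap H^*|\le r-2$ for distinct $H,H^*\in\mathcal H$. Then the $r$-subsets of $E$ not in $\mathcal H$ are the bases of a matroid $M(\mathcal H)$, and:
\begin{itemize}
\item[(a)] $M(\mathcal H)^*=M(\{E\setminus H:H\in\mathcal H\})$, the matroid $M(\mathcal H)$ is sparse paving, and $\mathcal H$ is the set of its circuit-hyperplanes (sets that are both circuits and hyperplanes);
\item[(b)] for every $e\in E$, the deletion $M(\mathcal H)\backslash e$ has rank $r$ and nonbases $\{H\in\mathcal H:e\notin H\}$, and the contraction $M(\mathcal H)/e$ has rank $r-1$ and nonbases $\{H-e:e\in H\in\mathcal H\}$.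
\end{itemize}
\end{lemma}

\begin{proof}
Call two $r$-sets \emph{neighbors} if they share $r-1$ elements. The hypothesis says that of two neighbors at least one is not in $\mathcal H$. In particular some $r$-set is not in $\mathcal H$. For the exchange property, let $B_1,B_2\notin\mathcal H$ and $e\in B_1\setminus B_2$. If $B_2\setminus B_1=\{f\}$, then $B_1-e+f=B_2$. Otherwise take distinct $f,f^*\in B_2\setminus B_1$; the sets $B_1-e+f$ and $B_1-e+f^*$ are neighbors, so one of them is not in $\mathcal H$.

(a) Since $|(E\setminus H)\cap(E\setminus H^*)|=2r-|H\cup H^*|=|H\cap H^*|$, the family of complements satisfies the hypothesis, and it is the family of nonbases of the dual. An $(r-1)$-set $X$ lies in two neighbors $X+f$ and $X+f^*$, one of which is a basis, so $X$ is independent and $M(\mathcal H)$ is paving; the same argument applies to the dual. Let $H\in\mathcal H$. It is not independent but its proper subsets are, so it is a circuit. It contains no basis, but for $f\notin H$ the set $H+f$ contains a neighbor of $H$, which is a basis, so $H$ is a hyperplane. Conversely, a circuit-hyperplane has at least $r$ elements because it is a circuit, and each of its $r$-subsets is a nonbasis; two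 of these would be neighbors in $\mathcal H$ if it had more than $r$ elements. So it is a member of $\mathcal H$.

(b) As $r\ge2$, there are two neighbors that both contain $e$, and two neighbors inside the set $E-e$ of size $2r-1\ge r+1$. So some basis contains $e$ and some basis avoids $e$; that is, $e$ is neither a loop nor a coloop. The description of the bases of $M\backslash e$ and $M/e$ in Section~\ref{sec:conventions} gives the claim.
\end{proof}

For two families $\mathcal H_1,\mathcal H_2$ on $E$ as in the lemma, the problem now reads as follows. The matroids are isomorphic if and only if some permutation of $E$ maps $\mathcal H_1$ onto $\mathcal H_2$. A permutation of $E$ that fixes $e$ and maps the members of $\mathcal H_1$ avoiding $e$ onto the members of $\mathcal H_2$ avoiding $e$ restricts to an isomorphism of the deletions, and one that fixes $e$ and does this for the members containing $e$ restricts to an isomorphism of the contractions. We need families in which each such part forgets something that the whole remembers.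

\section{Row systems}\label{sec:rows}

The forgetting already happens on four points. Let $V=\{a,b,c,d\}$. A \emph{pair} is a $2$-subset $D$ of $V$, written $ab$ for $\{a,b\}$, and $\overline D=V\setminus D$ is the complementary pair. The six pairs fall into three partitions of $V$,
\[
\lambda_1=\{ab,cd\},\qquad \lambda_2=\{ac,bd\},\qquad \lambda_3=\{ad,bc\}.
\]
Let $\Lambda=\{\lambda_1,\lambda_2,\lambda_3\}$, and let $[D]=\{D,\overline D\}\in\Lambda$ be the partition that contains $D$. Suppose that we see only the trace of $D$ on the pair $ab$:
\[
\begin{array}{c|cc|cc|cc}
D & ab & cd & ac & bd & ad & bc\\ \hline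
D\cap ab & ab & \emptyset & a & b & a & b
\end{array}
\]
The trace tells whether $[D]=\lambda_1$, but it does not distinguish $\lambda_2$ from $\lambda_3$. The same holds for any pair $P$, because a pair other than $P$ and $\overline P$ meets $P$ in one point, and its complement meets $P$ in the other:
\begin{itemize}
\item[$(\ast)$] the two pairs in $[P]$ have traces $P$ and $\emptyset$ on $P$, and the two pairs in a partition $\lambda\neq[P]$ have as traces the two one-point subsets of $P$.
\end{itemize}

We take $t$ copies of this picture and tie them together with multiplicities. Fix $t\ge2$, write $[t]=\{1,\dots,t\}$, and call a function $A:\Lambda^t\to\mathbb Z_{>0}$ an \emph{array}, with total $\sum A=\sum_{\alpha}A(\alpha)$. For a $t$-tuple of pairs $D=(D_1,\dots,D_t)$ put $[D]=([D_1],\dots,[D_t])\in\Lambda^t$. The \emph{row system} of $A$ consists of the set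
\[
S=S(A)=\{(D,j): D \text{ a $t$-tuple of pairs},\ 1\le j\le A([D])\}
\]
and the $4t$ \emph{rows}
\[
R(i,p)=\{(D,j)\in S: p\in D_i\}\qquad (i\in[t],\ p\in V).
\]
The rows $R(i,a),\dots,R(i,d)$ form the $i$-th \emph{family}. Thus $S$ contains $A([D])$ copies of each tuple $D$, and $D_i$ records the two rows of the $i$-th family in which these copies lie. Each $\alpha\in\Lambda^t$ equals $[D]$ for $2^t$ tuples $D$, so $|S|=2^t\sum A$.

\begin{lemma}\label{lem:rows}
The map $\iota(D,j)=((\overline{D_1},\dots,\overline{D_t}),j)$ is an involution of $S$ that maps every row onto its complement in $S$, so every row has $|S|/2$ elements. If $(i,p)\ne(k,q)$, then $|R(i,p)\setminus R(k,q)|\ge2$; in particular, the $4t$ rows are distinct.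
\end{lemma}

\begin{proof}
The map $\iota$ is well defined because $[\overline{D_i}]=[D_i]$, and $p\in\overline{D_i}$ if and only if $p\notin D_i$. For the second claim, since $A$ is positive it suffices to find two tuples $D$ with $p\in D_i$ and $q\notin D_k$. If $i=k$, two pairs contain $p$ and avoid $q$. If $i\ne k$, there are three choices for $D_i$ and three for $D_k$.
\end{proof}

Two properties of $A$ pull in opposite directions. The first will make the families interchangeable when half of the rows are hidden, and the second will prevent this when all rows are present.

\begin{definition}\label{def:magic}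
A \emph{line} in $\Lambda^t$ is a set of three points obtained by fixing all coordinates but one. An array $A$ is \emph{magic} if the sum of $A$ over a line is the same number $L$ for all lines. For $\sigma\in\mathrm{Sym}(t)$ and bijections $g_1,\dots,g_t:\Lambda\to\Lambda$, let $g$ be the bijection of $\Lambda^t$ given by $(g\alpha)_{\sigma(i)}=g_i(\alpha_i)$. The array $A$ is \emph{rigid} if $A(g\alpha)=A(\alpha)$ for all $\alpha$ is possible only when $\sigma$ is the identity.
\end{definition}

For $t=2$ an array is a $3\times3$ matrix, whose entry in position $(k,l)$ is $A(\lambda_k,\lambda_l)$. To avoid a clash with the rows $R(i,p)$ we speak of horizontal and vertical lines of the matrix. The matrix is magic if all six line sums agree, and rigid if no permutation of the horizontal lines and of the vertical lines turns it into its transpose. Size three is the first size at which both can hold: a $2\times 2$ matrix whose first horizontal and first vertical line have equal sums is symmetric.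

\begin{example}\label{ex:t2}
Let $t=2$ and
\[
A=\begin{pmatrix}1&3&5\\4&3&2\\4&3&2\end{pmatrix}.
\]
All line sums are $9$. The matrix has a constant vertical line and no constant horizontal line, so it is rigid. The set $S$ has $4\cdot27=108$ elements and eight rows of size $54$.

Let $u=((cd,cd),1)$. The rows avoiding $u$ are $R(1,a),R(1,b),R(2,a),R(2,b)$, and the position of an element $(D,j)$ with respect to these four rows is given by the traces $D_1\cap ab$ and $D_2\cap ab$. By $(\ast)$, the trace $\emptyset$ or $ab$ comes from one pair in $\lambda_1$, and the trace $a$ or $b$ comes from one pair in $\lambda_2$ and one pair in $\lambda_3$. So the number of elements with given traces is a sum of entries of $A$ over a block: $1$ for the corner, $3+5=8$ for the rest of the first horizontal line, $4+4=8$ for the rest of the first vertical line, and $3+2+3+2=10$ for the remaining block.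
\[
\begin{array}{c|cccc}
D_1\cap ab\ \backslash\ D_2\cap ab & \emptyset & ab & a & b\\ \hline
\emptyset & 1&1&8&8\\
ab & 1&1&8&8\\
a & 8&8&10&10\\
b & 8&8&10&10
\end{array}
\]
This table is symmetric although $A$ is not. Hence there is a bijection $\varphi$ of $S$ that sends the elements with traces $(X,Y)$ to those with traces $(Y,X)$. It fixes $u$, the only element with traces $(\emptyset,\emptyset)$, and it interchanges $R(1,a)$ with $R(2,a)$ and $R(1,b)$ with $R(2,b)$. Among the rows avoiding $u$, the two families play the same role.
\end{example}

The magic property is exactly what such a symmetry needs when $t=2$. For pairs $P_1=\{p,p^*\}$ and $P_2=\{q,q^*\}$, the symmetric difference of $R(1,p)$ and $R(1,p^*)$ consists of the elements with $[D_1]\ne[P_1]$, so its size is $4\sum A$ minus four times the sum of the horizontal line $[P_1]$. The symmetric difference of $R(2,q)$ and $R(2,q^*)$ is computed in the same way from the vertical line $[P_2]$. A bijection of $S$ that carries the first two rows to the second two forces the two line sums to be equal.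

\section{Local symmetry of a magic row system}\label{sec:local}

The rows containing $u=(D,j)$ are the $R(i,p)$ with $p\in D_i$, and the rows avoiding $u$ are the $R(i,p)$ with $p\in\overline{D_i}$. In both cases a pair $P_i$ is selected in each family. The following lemma is Example~\ref{ex:t2} for all $t$, all $u$ and both cases.

\begin{lemma}\label{lem:local}
Let $A$ be a magic array, let $u=(D^u,j^u)\in S=S(A)$, and let $P_i=\{p_i^0,p_i^1\}$ $(i\in[t])$ be pairs such that either $P_i=D^u_i$ for all $i$, or $P_i=\overline{D^u_i}$ for all $i$. For every $\pi\in\mathrm{Sym}(t)$ there is a bijection $\varphi:S\to S$ with $\varphi(u)=u$ and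
\[
\varphi\bigl(R(i,p_i^{\varepsilon})\bigr)=R\bigl(\pi(i),p_{\pi(i)}^{\varepsilon}\bigr)\qquad\text{for all } i\in[t],\ \varepsilon\in\{0,1\}.
\]
\end{lemma}

\begin{proof}
To compare traces on different pairs $P_i$ we record them as subsets of $\{0,1\}$. The \emph{type} of $(D,j)\in S$ is $\tau=(\tau_1,\dots,\tau_t)$ with $\tau_i=\{\varepsilon: p_i^\varepsilon\in D_i\}$, so that $(D,j)\in R(i,p_i^\varepsilon)$ if and only if $\varepsilon\in\tau_i$.

\emph{Counting a type.} Let $\alpha=([P_1],\dots,[P_t])$, and for a type $\tau$ let $Z(\tau)=\{i:|\tau_i|=1\}$. Fix $\beta\in\Lambda^t$. By $(\ast)$, applied in each coordinate, there is a tuple $D$ with $[D]=\beta$ and type $\tau$ if and only if $\{i:\beta_i\neq\alpha_i\}=Z(\tau)$, and then there is exactly one. So the number of elements of type $\tau$ is $\mu(Z(\tau))$, where for $Z\subseteq[t]$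
\[
\mu(Z)=\sum\bigl\{A(\beta):\ \beta_i\ne\alpha_i \text{ exactly for } i\in Z\bigr\}.
\]

\emph{The number $\mu(Z)$ depends only on $|Z|$.} The sets of $\beta$ that define $\mu(Z)$ are not unions of lines, so we pass to sets that are. For $Y\subseteq[t]$ let
\[
G(Y)=\sum\bigl\{A(\beta):\ \beta_i=\alpha_i\text{ for all } i\notin Y\bigr\}=\sum_{Z\subseteq Y}\mu(Z).
\]
Then $G(\emptyset)=A(\alpha)$. For $Y\ne\emptyset$, the $3^{|Y|}$ points $\beta$ in the sum split into $3^{|Y|-1}$ lines in the direction of any one $i\in Y$, so $G(Y)=3^{|Y|-1}L$ because $A$ is magic. Thus $G(Y)$ depends only on $|Y|$. The claim follows by induction on $|Y|$ from $\mu(Y)=G(Y)-\sum_{Z\subsetneq Y}\mu(Z)$, since $Y$ has $\binom{|Y|}{k}$ subsets of each size $k$.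

\emph{The bijection.} For a type $\tau$ define $\pi\tau$ by $(\pi\tau)_{\pi(i)}=\tau_i$. The map $\tau\mapsto\pi\tau$ permutes the types and $|Z(\pi\tau)|=|Z(\tau)|$, so $\tau$ and $\pi\tau$ have equally many elements. Choose for each $\tau$ a bijection from the elements of type $\tau$ to those of type $\pi\tau$, and let $\varphi$ be the union of these bijections. The type of $u$ is $(\{0,1\},\dots,\{0,1\})$ or $(\emptyset,\dots,\emptyset)$, which is fixed by $\pi$, so on this type we may take the identity, and $\varphi(u)=u$. Finally, an element $v$ of type $\tau$ lies in $R(i,p_i^\varepsilon)$ if and only if $\varepsilon\in\tau_i=(\pi\tau)_{\pi(i)}$, that is, if and only if $\varphi(v)\in R(\pi(i),p^\varepsilon_{\pi(i)})$.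
\end{proof}

For $t=2$ the recursion gives $\mu(\emptyset)=A(\alpha)$, $\mu(\{1\})=\mu(\{2\})=L-A(\alpha)$ and $\mu(\{1,2\})=L+A(\alpha)$, which are the numbers $1,8,8,10$ of Example~\ref{ex:t2}.

\section{Joining two row systems}\label{sec:glue}

One row system is a single structure with extra local symmetry. To turn this symmetry into a pair of different structures we need a datum that the local symmetries change, and a matching between the families of two row systems is such a datum.

For the rest of the construction, fix $t\ge2$ and two magic rigid arrays $A,A'$ on $\Lambda^t$ with $\sum A\ne\sum A'$. Let $S=S(A)$ and $S'=S(A')$, regarded as disjoint, with rows $R(i,p)$ and $R'(i,q)$. Put $E=S\sqcup S'$ and $r=|E|/2$. For $h\in\mathrm{Sym}(t)$ let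
\[
\mathcal H_h=\{R(i,p)\cup R'(h(i),q):\ i\in[t],\ p,q\in V\}.
\]
By Lemma~\ref{lem:rows} each of these sets has $|S|/2+|S'|/2=r$ elements. Two different triples $(i,p,q)$ differ in $(i,p)$ or in $(h(i),q)$, so by the same lemma one of the two sets has at least two elements outside the other. Hence $\mathcal H_h$ consists of $16t$ sets, any two meeting in at most $r-2$ elements, and Lemma~\ref{lem:sparse} gives a sparse paving matroid
\[
M_h=M(\mathcal H_h)
\]
of rank $r$ with $16t$ circuit-hyperplanes. It is self-dual: the involutions $\iota$ of $S$ and of $S'$ together map every $H\in\mathcal H_h$ to $E\setminus H$, and these complements are the nonbases of $M_h^*$ by Lemma~\ref{lem:sparse}(a).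

\begin{proposition}\label{prop:minors}
For all $h,h'\in\mathrm{Sym}(t)$ and all $u\in E$ we have $M_h\backslash u\cong M_{h'}\backslash u$ and $M_h/u\cong M_{h'}/u$.
\end{proposition}

\begin{proof}
Let $u=(D^u,j^u)\in S$. For the deletion put $P_i=\overline{D^u_i}$, and for the contraction put $P_i=D^u_i$. In either case write $P_i=\{p_i^0,p_i^1\}$. The members of $\mathcal H_h$ that avoid $u$, respectively contain $u$, form the family
\[
\mathcal H_h(P)=\{R(i,p_i^\varepsilon)\cup R'(h(i),q):\ i\in[t],\ \varepsilon\in\{0,1\},\ q\in V\},
\]
and $\mathcal H_{h'}(P)$ has the same meaning for $h'$. Let $\pi=h'^{-1}h$, so that $h=h'\pi$, and let $\varphi$ be given by Lemma~\ref{lem:local}. The permutation $\varphi\sqcup\mathrm{id}_{S'}$ of $E$ fixes $u$ and sends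
\[
R(i,p_i^\varepsilon)\cup R'(h(i),q)\quad\text{to}\quad R(\pi(i),p_{\pi(i)}^\varepsilon)\cup R'(h'(\pi(i)),q).
\]
As $i$ runs over $[t]$ so does $\pi(i)$, so $\mathcal H_h(P)$ is mapped onto $\mathcal H_{h'}(P)$. By Lemma~\ref{lem:sparse}(b), the restriction to $E-u$ is an isomorphism of the deletions in the first case and of the contractions in the second.

Now let $u\in S'$, and choose pairs $P_k=\{p_k^0,p_k^1\}$ from $u$ in the same two ways. The relevant members of $\mathcal H_h$ are the sets $R(i,p)\cup R'(h(i),p_{h(i)}^\varepsilon)$. Apply Lemma~\ref{lem:local} to $S'$ with $\pi=h'h^{-1}$ to get $\varphi'$. Since $\pi(h(i))=h'(i)$, the permutation $\mathrm{id}_S\sqcup\varphi'$ fixes $u$ and sends $R(i,p)\cup R'(h(i),p_{h(i)}^\varepsilon)$ to $R(i,p)\cup R'(h'(i),p_{h'(i)}^\varepsilon)$, and these sets are the relevant members of $\mathcal H_{h'}$.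
\end{proof}

\section{The matroids $M_h$ are pairwise non-isomorphic}\label{sec:noniso}

An isomorphism is a permutation of $E$ about which we know only that it respects the circuit-hyperplanes. We recover from these, in turn, the splitting $E=S\sqcup S'$, the families of rows, and the arrays.

\begin{proposition}\label{prop:noniso}
If $M_h\cong M_{h'}$, then $h=h'$.
\end{proposition}

\begin{proof}
Let $\theta$ be a permutation of $E$ that maps $\mathcal H_h$ onto $\mathcal H_{h'}$.

\emph{Step 1: $\theta(S)=S$ and $\theta(S')=S'$.} Every element lies in half of the members of $\mathcal H_h$, so single elements do not reveal the splitting, and we look at pairs of elements. Let $\delta_h(e,f)$ be the number of $H\in\mathcal H_h$ that contain both $e$ and $f$, and let $\Gamma_h$ be the graph on $E$ in which distinct $e,f$ are adjacent if $\delta_h(e,f)\ne4t$. Then $\theta$ is an isomorphism from $\Gamma_h$ to $\Gamma_{h'}$. We show that $S$ and $S'$ are the components of $\Gamma_h$, for every $h$.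

If $e\in S$ and $f\in S'$, then for each $i$ there are two $p$ with $e\in R(i,p)$ and two $q$ with $f\in R'(h(i),q)$. So $\delta_h(e,f)=4t$, and no edge joins $S$ to $S'$.

If $e=(D,j)$ and $f=(D^*,j^*)$ lie in $S$, then $q$ is unrestricted and
\[
\delta_h(e,f)=4\sum_{i=1}^t|D_i\cap D_i^*|.
\]
Suppose that $D_i=D_i^*$ for all $i\ne k$ and $[D_k]\neq[D^*_k]$. Then $|D_k\cap D_k^*|=1$ by $(\ast)$, so $\delta_h(e,f)=4(2(t-1)+1)=8t-4$, which differs from $4t$ because $t\ge 2$. So $e$ and $f$ are adjacent, whatever $j$ and $j^*$ are. Since $A$ is positive, every tuple $D$ occurs in $S$. In a given coordinate we can therefore move from any pair to a pair in another partition in one step, and to a pair in the same partition (including the same pair) in two steps, through another partition; the copy index at the end of each step is arbitrary. Adjusting the coordinates one after the other, we connect any two elements of $S$. For $e,f\in S'$ the formula for $\delta_h$ is the same, because $h(i)$ runs over $[t]$ and $p$ is unrestricted, so $S'$ is connected as well.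

Thus $\theta$ maps $\{S,S'\}$ to $\{S,S'\}$. As $|S|=2^t\sum A\ne2^t\sum A'=|S'|$, it preserves each of the two sets.

\emph{Step 2: $\theta$ permutes the families.} By Step 1, $\theta(H\cap S)=\theta(H)\cap S$ for $H\in\mathcal H_h$. The traces on $S$ of the members of $\mathcal H_h$, and also of $\mathcal H_{h'}$, are the $4t$ distinct rows of $S$, so $\theta$ permutes the rows of $S$. For the same reason it permutes the rows of $S'$. For a row $R$ of $S$, call the rows $R'$ of $S'$ with $R\cup R'\in\mathcal H_h$ the $h$-partners of $R$. The $h$-partners of $R(i,p)$ form the family $h(i)$ of $S'$, and $\theta$ maps the $h$-partners of $R$ onto the $h'$-partners of $\theta(R)$. Every family of $S'$ has the form $h(i)$, so $\theta$ maps each family of $S'$ onto a family of $S'$. Interchanging the roles of $S$ and $S'$, we see that $\theta$ maps each family of $S$ onto a family of $S$. Hence there are $\sigma,\sigma'\in\mathrm{Sym}(t)$ and permutations $\psi_i,\psi_i'$ of $V$ with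
\[
\theta(R(i,p))=R(\sigma(i),\psi_i(p)),\qquad \theta(R'(i,q))=R'(\sigma'(i),\psi'_i(q)).
\]
The image of $R(i,p)\cup R'(h(i),q)$ is the union of a row in family $\sigma(i)$ of $S$ and a row in family $\sigma'(h(i))$ of $S'$, and it belongs to $\mathcal H_{h'}$. Therefore $h'\sigma=\sigma'h$.

\emph{Step 3: $\sigma$ and $\sigma'$ are the identity.} Let $(D,j)\in S$ and $\theta(D,j)=(D^*,j^*)$. For $i\in[t]$ and $p\in V$,
\[
p\in D_i\iff (D,j)\in R(i,p)\iff (D^*,j^*)\in R(\sigma(i),\psi_i(p))\iff \psi_i(p)\in D^*_{\sigma(i)},
\]
so $D^*_{\sigma(i)}=\psi_i(D_i)$. In particular $D^*$ depends only on $D$. The permutation $\psi_i$ maps complementary pairs to complementary pairs, so it induces a bijection $g_i$ of $\Lambda$ with $[\psi_i(P)]=g_i([P])$ for all pairs $P$. With $g$ defined from $\sigma$ and the $g_i$ as in Definition~\ref{def:magic}, we get $[D^*]=g[D]$. The map $\theta$ sends the $A([D])$ copies of $D$ injectively to copies of $D^*$, so $A(\alpha)\le A(g\alpha)$ for all $\alpha\in\Lambda^t$. Both sides have the sum $\sum A$, because $g$ is a bijection of $\Lambda^t$, so equality holds for all $\alpha$. Rigidity of $A$ gives $\sigma=\mathrm{id}$. The same argument in $S'$, with the rigidity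 of $A'$, gives $\sigma'=\mathrm{id}$. Then $h'\sigma=\sigma'h$ reads $h'=h$.
\end{proof}

\begin{remark}
Neither hypothesis used here can simply be dropped. If $A$ is constant, hence magic but not rigid, then permuting the coordinates of the tuples $D$ permutes the families of $S$ arbitrarily, and all $M_h$ are isomorphic. If $A=A'$, the map that exchanges the two copies of $S(A)$ sends $R(i,p)\cup R'(h(i),q)$ to $R(h(i),q)\cup R'(i,p)$, so $M_h\cong M_{h^{-1}}$, and $h\neq h^{-1}$ for a $3$-cycle $h$.
\end{remark}

\section{Magic rigid arrays}\label{sec:arrays}

It remains to supply the arrays. For $t=2$ we want small totals and use a family that contains the matrix of Example~\ref{ex:t2}.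

\begin{lemma}\label{lem:As}
For every integer $s\ge2$ the array
\[
A_s=\begin{pmatrix}1&3&s+3\\ s+2&3&2\\ 4&s+1&2\end{pmatrix}
\]
is magic and rigid, with total $3(s+7)$.
\end{lemma}

\begin{proof}
The horizontal sums are $1+3+(s+3)$, $(s+2)+3+2$, $4+(s+1)+2$, and the vertical sums are $1+(s+2)+4$, $3+3+(s+1)$, $(s+3)+2+2$; all equal $s+7$. Suppose that $\sigma$ is the transposition and $A_s(g_2(\alpha_2),g_1(\alpha_1))=A_s(\alpha_1,\alpha_2)$ for all $\alpha$. The entry $1$ occurs only at $(\lambda_1,\lambda_1)$, so $g_1$ and $g_2$ fix $\lambda_1$. Then $A_s(\lambda_1,\alpha_2)=A_s(g_2(\alpha_2),\lambda_1)$ for all $\alpha_2$, so the first horizontal and the first vertical line carry the same multiset: $\{1,3,s+3\}=\{1,s+2,4\}$. The entry $3$ must equal $s+2$, so $s=1$, a contradiction. (For $s=1$ the matrix is symmetric.)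
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:228}]
Let $m\ge19$, and take $t=2$, $A=A_2$ and $A'=A_{m-16}$. The totals are $27$ and $3(m-9)\ge30$, so they differ, and $|E|=4(27+3(m-9))=12m$. Let $M=M_{\mathrm{id}}$ and $N=M_{(1\,2)}$. Their corresponding single-element deletions and contractions are isomorphic by Proposition~\ref{prop:minors}, and $M\not\cong N$ by Proposition~\ref{prop:noniso}. For $m=19$ we have $|E|=108+120=228$, the rank is $114$, and there are $16\cdot2=32$ circuit-hyperplanes.
\end{proof}

For general $t$, a product $\prod_i w_i(\alpha_i)$ of functions on $\Lambda$ with sum zero has all line sums zero, and adding a constant makes it positive and keeps the line sums equal. Rigidity will hold if no $w_i$ is proportional to a rearrangement of another $w_k$.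

\begin{lemma}\label{lem:general}
Let $t\ge2$, let $w_i(\lambda_1)=1$, $w_i(\lambda_2)=i$, $w_i(\lambda_3)=-(i+1)$ for $i\in[t]$, and let $\kappa>(t+1)!$ be an integer. Then $A(\alpha)=\kappa+\prod_{i=1}^t w_i(\alpha_i)$ is a magic rigid array with total $3^t\kappa$.
\end{lemma}

\begin{proof}
The product has absolute value at most $\prod_i(i+1)=(t+1)!$, so $A$ is positive. On a line in direction $i$ the product is a constant times $w_i$, which has sum $0$, so every line sum of $A$ is $3\kappa$, and the total is $3^{t-1}\cdot3\kappa$. Suppose that $A(g\alpha)=A(\alpha)$ for all $\alpha$, with $\sigma,g_1,\dots,g_t$ as in Definition~\ref{def:magic}. Then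
\[
\prod_{k=1}^t w_k(\alpha_k)=\prod_{k=1}^t w_{\sigma(k)}(g_k(\alpha_k))\qquad\text{for all }\alpha.
\]
Fix $i$, fix all $\alpha_k$ with $k\ne i$, and let $\alpha_i$ vary. No $w_k$ takes the value $0$, so $w_i$ is a nonzero multiple of $w_{\sigma(i)}\circ g_i$. The ratio of the largest to the smallest absolute value is $i+1$ for $w_i$ and $\sigma(i)+1$ for $w_{\sigma(i)}\circ g_i$. Hence $\sigma(i)=i$ for all $i$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:many}]
Let $A$ and $A'$ be the arrays of Lemma~\ref{lem:general} for $\kappa=(t+1)!+1$ and $\kappa=(t+1)!+2$. They are magic and rigid and have different totals. The $t!$ matroids $M_h$ of Section~\ref{sec:glue} are self-dual and sparse paving, their corresponding single-element deletions and contractions are isomorphic by Proposition~\ref{prop:minors}, and they are pairwise non-isomorphic by Proposition~\ref{prop:noniso}.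
\end{proof}

\begin{thebibliography}{9}
\bibitem{Crapo} Crapo, \emph{A higher invariant for matroids}, J. Combin. Theory 2 (1967).
\end{thebibliography}
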